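\title{Uniformly lipschitzian mappings in Hilbert space have fixed points below the constant $\pi/2$}

\begin{abstract}
Let $K$ be a nonempty bounded closed convex subset of a Hilbert space and let $T:K\to K$ be a mapping all of whose iterates are $k$-lipschitzian. A theorem of Lifschitz gives a fixed point when $k<\sqrt2$, and an example of Baillon shows that there may be none when $k=\pi/2$. We prove that $T$ has a fixed point whenever $k<\pi/2$, so that $\pi/2$ is the exact threshold. The proof works with $T$-invariant means on $K$ in place of points and shows that the variance of such a mean can always be reduced by the factor $(2k/\pi)^2$; the constant comes from the length of a quarter of a great circle. The same argument gives a version with averaged Lipschitz constants, a bound on the distance to a fixed point, and a common fixed point theorem for left amenable semigroups.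
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $H$ be a Hilbert space, $K\subseteq H$ and $k\ge1$. A mapping $T:K\to K$ is \emph{uniformly $k$-lipschitzian} if
\[
\|T^nx-T^ny\|\le k\|x-y\|\qquad\text{for all }x,y\in K,\ n=1,2,\dots .
\]
For $k=1$ these are the nonexpansive mappings. In general $k$ measures how far the norm is from a metric in which $T$ is nonexpansive: the metric $d(x,y)=\sup_{n\ge0}\|T^nx-T^ny\|$ satisfies $d(Tx,Ty)\le d(x,y)$ and $\|x-y\|\le d(x,y)\le k\|x-y\|$, and conversely a mapping that is nonexpansive for a metric between these two bounds is uniformly $k$-lipschitzian.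

For fixed point theory the condition has to be imposed on the iterates, because a Lipschitz bound $k>1$ on $T$ alone gives nothing. Let $B$ be the closed unit ball of $\ell^2$, let $e_1,e_2,\dots$ be the standard basis and let $U(x_1,x_2,\dots)=(0,x_1,x_2,\dots)$ be the right shift, a linear isometry with range orthogonal to $e_1$. For $0<\varepsilon\le1$ the mapping $x\mapsto\varepsilon(1-\|x\|)e_1+Ux$ sends $B$ into $B$, since $\varepsilon^2(1-\|x\|)^2+\|x\|^2\le1$, and it is $\sqrt{1+\varepsilon^2}$-lipschitzian. All coordinates of a fixed point $x$ would equal $\varepsilon(1-\|x\|)$; this forces $x=0$ and then $\varepsilon=0$. So there is no fixed point.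

With the condition on all iterates there is room above $k=1$. Lifschitz's theorem says that a uniformly $k$-lipschitzian self-map of a nonempty bounded closed convex subset of a Hilbert space has a fixed point if $k<\sqrt2$. On the other side, Baillon found a fixed point free uniformly $\pi/2$-lipschitzian mapping that leaves invariant a bounded closed convex subset of $\ell^2$. The validity of Lifschitz's theorem for $\sqrt2\le k<\pi/2$ has been stated in print as an open problem:

\begin{quote}
\emph{For which $k$ with $\sqrt2\le k<\pi/2$ does every uniformly $k$-lipschitzian self-map of a nonempty bounded closed convex subset of a Hilbert space have a fixed point?}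
\end{quote}

The answer is: for all of them.

\begin{theorem}\label{thm:main}
Let $K\ne\emptyset$ be a bounded closed convex subset of a Hilbert space, and let $T:K\to K$ be uniformly $k$-lipschitzian with $k<\pi/2$. Then $T$ has a fixed point in $K$.
\end{theorem}

\begin{theorem}\label{thm:sharp}
There is a fixed point free uniformly $\pi/2$-lipschitzian self-map of the closed unit ball of $\ell^2$. Hence, for $k\ge1$, every uniformly $k$-lipschitzian self-map of a nonempty bounded closed convex subset of a Hilbert space has a fixed point if and only if $k<\pi/2$.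
\end{theorem}

The two constants in the problem belong to one picture. Two orthogonal unit vectors are at distance $\sqrt2$, and the shortest path between them that does not enter the open unit ball is a quarter of a great circle, of length $\pi/2$. Thus $\sqrt2$ is the chord and $\pi/2$ is the arc. A lipschitzian mapping on a convex set controls not only the images of two points but the image of the whole segment between them, and so one should expect the arc. The proof bears this out: it produces a path with orthogonal endpoints in an auxiliary space. Comparing the endpoints alone yields $\sqrt2$ (Remark~\ref{rem:chord}); following the whole path yields $\pi/2$.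

The auxiliary space is built by averaging over the iterates, so only the mean square of their Lipschitz constants matters. The proof is also quantitative.

\begin{theorem}\label{thm:avg}
Let $K\ne\emptyset$ be a bounded closed convex subset of a Hilbert space, let $T:K\to K$, and let $k_n\in[0,\infty]$ be the least Lipschitz constant of $T^n$. If
\[
\kappa:=\liminf_{N\to\infty}\frac1N\sum_{n=1}^Nk_n^2<\frac{\pi^2}4,
\]
then $T$ has a fixed point. More precisely, with $q=2\sqrt\kappa/\pi$, for each $x_0\in K$ there is a fixed point $p$ with
\[
\|p-x_0\|\le\sqrt{1+\frac{q^2}{(1-q)^2}}\ \sup_{n\ge1}\|T^nx_0-x_0\| .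
\]
The condition $\kappa<\pi^2/4$ cannot be relaxed to $\kappa\le\pi^2/4$.
\end{theorem}

Finally, the iterates of one mapping can be replaced by a semigroup over which one can average. For a set $S$ let $\ell^\infty(S)$ be the space of bounded real functions on $S$. A \emph{mean} on $S$ is a linear functional $m$ on $\ell^\infty(S)$ with $m(1)=1$ and $m(\varphi)\ge0$ for $\varphi\ge0$; we also write $m_s\,\varphi(s)$ for $m(\varphi)$. If $S$ is a semigroup, $m$ is \emph{left invariant} when $m_s\,\varphi(rs)=m_s\,\varphi(s)$ for all $r\in S$ and $\varphi\in\ell^\infty(S)$, and $S$ (with no topology) is \emph{left amenable} when such a mean exists. An \emph{action} of $S$ on $K$ assigns to each $s\in S$ a mapping $x\mapsto sx$ of $K$ into itself so that $(rs)x=r(sx)$.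

\begin{theorem}\label{thm:semi}
Let $K\ne\emptyset$ be a closed convex, possibly unbounded, subset of a Hilbert space. Let a left amenable semigroup $S$ (for instance any commutative semigroup) act on $K$ by mappings that are all $k$-lipschitzian with $k<\pi/2$. If some orbit $\{sx_0:s\in S\}$ is bounded, then $S$ has a common fixed point in $K$. The constant $\pi/2$ is sharp: the statement fails for $k=\pi/2$.
\end{theorem}

We first look at the example (Section~\ref{sec:example}) and isolate the geometric fact behind the constant (Section~\ref{sec:paths}). Section~\ref{sec:involution} carries out the method by hand for an involution. Sections~\ref{sec:means} and~\ref{sec:variance} develop it once, in a setting from which Theorems~\ref{thm:main}, \ref{thm:avg} and~\ref{thm:semi} follow by short verifications.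

All Hilbert spaces are taken to be real. A complex one becomes real under the inner product $\operatorname{Re}\langle\cdot,\cdot\rangle$, with the same norm, the same convex sets and the same Lipschitz conditions. We write $\mathbb N=\{1,2,\dots\}$.

\section{A fixed point free mapping with constant $\pi/2$}\label{sec:example}

Both here and in the next section we use distances in polar form. Let $[\cdot,\cdot]$ be a positive semidefinite symmetric bilinear form on a real vector space and $|f|=[f,f]^{1/2}$. For $|u|=|w|=1$ and $\alpha,\beta\ge0$,
\begin{equation}\label{eq:polar}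
|\alpha u-\beta w|^2=(\alpha-\beta)^2+\alpha\beta\,|u-w|^2 ,
\end{equation}
both sides being equal to $\alpha^2+\beta^2-2\alpha\beta[u,w]$.

The shift $U$ is an isometry of the unit sphere of $\ell^2$ without fixed points. If $T$ maps the ball $B$ into the sphere and agrees with $U$ there, then $T$ has no fixed point either, and its iterates are no worse than $T$ itself. Such a $T$ must send the center to some unit vector, and $e_1$, which is orthogonal to every $Uu$, is a choice that treats all directions $u$ alike. Each radius from $0$ to $u$ then has to be carried onto a path on the sphere from $e_1$ to $Uu$, and the cheapest way is to run along the quarter circle at constant speed $\pi/2$. We now verify this example in full.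

\begin{proof}[Proof of the first assertion of Theorem~\ref{thm:sharp}]
For $x=\alpha u$ with $\|u\|=1$ and $0\le\alpha\le1$ put
\begin{equation}\label{eq:example}
Tx=\cos\Big(\frac{\pi\alpha}2\Big)e_1+\sin\Big(\frac{\pi\alpha}2\Big)Uu .
\end{equation}
For $x=0$ every choice of $u$ gives $T0=e_1$. Since $e_1\perp Uu$, we have $\|Tx\|=1$ for all $x\in B$, and $Tx=Ux$ when $\|x\|=1$.

Let $x=\alpha u$, $y=\beta w$, $a=\pi\alpha/2$, $b=\pi\beta/2$. Splitting off the $e_1$-component and applying \eqref{eq:polar} to the unit vectors $Uu,Uw$, whose distance is $\|u-w\|$, we get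
\[
\begin{aligned}
\|Tx-Ty\|^2&=(\cos a-\cos b)^2+(\sin a-\sin b)^2+\sin a\sin b\,\|u-w\|^2\\
&=4\sin^2\frac{a-b}2+\sin a\sin b\,\|u-w\|^2\\
&\le(a-b)^2+ab\,\|u-w\|^2=\frac{\pi^2}4\|x-y\|^2 ,
\end{aligned}
\]
where we used $0\le\sin a\le a$, $0\le\sin b\le b$ and, at the end, \eqref{eq:polar} once more. As $Tx$ lies on the sphere and $U$ preserves the sphere, $T^n=U^{n-1}T$, so every $T^n$ is $\pi/2$-lipschitzian. If $Tx=x$, then $\|x\|=1$ and $Ux=x$; thus $x_1=0$ and $x_{i+1}=x_i$ for all $i$, which gives $x=0$, a contradiction.
\end{proof}

This $T$ is uniformly $k$-lipschitzian for every $k\ge\pi/2$, so the second assertion of Theorem~\ref{thm:sharp} will follow from Theorem~\ref{thm:main}.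

\section{Paths between orthogonal vectors}\label{sec:paths}

The next lemma is the only source of the constant $\pi/2$. It says that a path between orthogonal vectors that is too short to go around the ball of radius $\rho$ must enter it. The forms to which we apply it arise from averaging and are only semidefinite. The Cauchy--Schwarz inequality $|[f,g]|\le|f|\,|g|$ and the triangle inequality for $|\cdot|$ hold for such forms, and nothing more is needed.

\begin{lemma}\label{lem:path}
Let $E$ be a real vector space with a positive semidefinite symmetric bilinear form $[\cdot,\cdot]$ and seminorm $|\cdot|$. Let $t\mapsto F_t$ map $[0,1]$ into $E$, with $|F_t-F_\tau|\le L|t-\tau|$ for all $t,\tau$ and $[F_0,F_1]=0$. Then $\min_t|F_t|\le\frac2\pi L$.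
\end{lemma}

\begin{proof}
For $|a|=|b|=1$ let $\angle(a,b)=\arccos[a,b]\in[0,\pi]$. From $|a-b|^2=2-2\cos\angle(a,b)=4\sin^2\frac12\angle(a,b)$ we get $\angle(a,b)=2\arcsin\frac12|a-b|$. The angle satisfies the triangle inequality. Indeed, let $|a|=|b|=|c|=1$, $\theta=\angle(a,b)$, $\theta'=\angle(b,c)$, and put $a'=a-b\cos\theta$, $c'=c-b\cos\theta'$. Then $[a',b]=[c',b]=0$, $|a'|=\sin\theta$, $|c'|=\sin\theta'$, and so
\[
[a,c]=\cos\theta\cos\theta'+[a',c']\ge\cos\theta\cos\theta'-\sin\theta\sin\theta'=\cos(\theta+\theta').
\]
If $\theta+\theta'\le\pi$ this gives $\angle(a,c)\le\theta+\theta'$ because $\arccos$ is decreasing; otherwise the inequality holds because $\angle(a,c)\le\pi$.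

The function $t\mapsto|F_t|$ is $L$-lipschitzian, so it has a minimum $\rho$, and we may assume $\rho>0$. Put $G_t=F_t/|F_t|$. Then $|G_t|=1$, $[G_0,G_1]=0$, and \eqref{eq:polar} gives $|F_t-F_\tau|^2\ge|F_t|\,|F_\tau|\,|G_t-G_\tau|^2\ge\rho^2|G_t-G_\tau|^2$. Hence $|G_t-G_\tau|\le(L/\rho)|t-\tau|$, and for every integer $N\ge L/(2\rho)$,
\[
\frac\pi2=\angle(G_0,G_1)\le\sum_{i=1}^N\angle\big(G_{(i-1)/N},G_{i/N}\big)\le2N\arcsin\frac L{2N\rho}.
\]
Since $\arcsin z/z\to1$ as $z\to0$, the right side tends to $L/\rho$. Thus $\rho\le\frac2\pi L$.
\end{proof}

Equality holds for the quarter circle $F_t=\rho(\cos\frac{\pi t}2,\sin\frac{\pi t}2)$ in the plane.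

\section{The method for an involution}\label{sec:involution}

Let $K$ be nonempty, closed and convex and let $T:K\to K$ be $k$-lipschitzian with $T^2=I$. Every orbit has at most two points, and the whole argument can be seen in $H^4$. We assume
\[
\kappa:=\frac{1+k^2}2<\frac{\pi^2}4,\qquad q:=\frac{2\sqrt\kappa}\pi<1,
\]
which holds in particular for $k<\pi/2$, and find a fixed point.

Write an orbit $\{x,Tx\}$ as $x=v+d$, $Tx=v-d$, with midpoint $v\in K$. We want a new orbit that is smaller by a fixed factor and lies close to $v$. The natural candidates are the orbits of the points $v\pm td$, $0\le t\le1$, on the segment from $x$ to $Tx$. A single path such as $t\mapsto T(v+td)-v$ has speed at most $k\|d\|$, but it runs from $Tv-v$ to $-d$, and nothing is known about the angle between these vectors. The remedy is to follow all four points at once. On $E=H^4$ let $[f,g]=\frac14\sum_{i=1}^4\langle f_i,g_i\rangle$ and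
\[
F_t=\big(td,\ -td,\ T(v+td)-v,\ T(v-td)-v\big).
\]
Since $T(v+d)=v-d$ and $T(v-d)=v+d$,
\[
F_0=(0,0,Tv-v,Tv-v),\qquad F_1=(d,-d,-d,d),
\]
and $[F_0,F_1]=\frac14\big(-\langle Tv-v,d\rangle+\langle Tv-v,d\rangle\big)=0$. The unknown vector $Tv-v$ has dropped out because $v$ is the center of the orbit. Moreover
\[
|F_t-F_\tau|^2\le\tfrac14(1+1+k^2+k^2)\|d\|^2(t-\tau)^2=\kappa\|d\|^2(t-\tau)^2 .
\]
By Lemma~\ref{lem:path} there is $t$ with $|F_t|^2\le q^2\|d\|^2$. Now $|F_t|^2$ is the average, over $y=v+td$ and $y=v-td$, of $\frac12(\|y-v\|^2+\|Ty-v\|^2)$, so for one of these two points this quantity is at most $q^2\|d\|^2$. Writing $y=v'+d'$, $Ty=v'-d'$ and using the parallelogram law, we obtain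
\begin{equation}\label{eq:invol}
\|d'\|^2+\|v'-v\|^2=\tfrac12\big(\|y-v\|^2+\|Ty-v\|^2\big)\le q^2\|d\|^2 .
\end{equation}
Repeating the step gives orbits $\{v_j+d_j,v_j-d_j\}$ with $\|d_j\|\le q^j\|d_0\|$ and $\|v_{j+1}-v_j\|\le q^{j+1}\|d_0\|$. So $v_j$ converges to some $p\in K$, both $x_j=v_j+d_j$ and $Tx_j=v_j-d_j$ converge to $p$, and $Tp=p$.

Two averages were used: one over the points of the orbit, which made the endpoints orthogonal, and one over the mappings $I$ and $T$, which made the new configuration a union of orbits. For a general $T$ orbits do not close up. The average over the iterates has to be replaced by a shift-invariant average over $\mathbb N$, and the orbit by an invariant distribution of mass on $K$, with barycenter $v$ and variance $V$ in the role of $\|d\|^2$. The last step above, selecting one of two orbits, has no counterpart in general and is not needed: we simply keep the whole distribution.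

\section{Invariant means and their variance}\label{sec:means}

\subsection*{Averaging over the semigroup}
Every commutative semigroup $S$ is left amenable. The means on $S$ form a nonempty convex weak$^*$ compact subset of $\ell^\infty(S)^*$, and the mappings $m\mapsto(\varphi\mapsto m_s\,\varphi(rs))$, $r\in S$, are commuting weak$^*$ continuous affine self-maps of it; the Markov--Kakutani theorem gives them a common fixed point. The invariant means on $(\mathbb N,+)$ are the \emph{Banach limits}: the means with $m_n\,a_{n+1}=m_n\,a_n$. A Banach limit assigns to a convergent sequence its limit: if $|a_n-a|\le\varepsilon$ for $n>N$, shift $N$ times and use positivity.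

\subsection*{The setting}
In this section and the next, $K$ is a nonempty closed convex subset of $H$, a semigroup $S$ acts on $K$, the mapping $x\mapsto sx$ has least Lipschitz constant $k_s<\infty$, and $m$ is a left invariant mean on $S$. We assume:
\begin{itemize}
\item[(H1)] if $A\subseteq K$ is bounded, then $SA=\{sx:s\in S,\ x\in A\}$ is bounded;
\item[(H2)] $\kappa\ge0$ is a number such that $m(\varphi)\le c\kappa$ whenever $\varphi\in\ell^\infty(S)$, $c\ge0$ and $\varphi(s)\le ck_s^2$ for all $s$.
\end{itemize}
Condition (H2) says that the $m$-average of $k_s^2$ is at most $\kappa$, in a form that makes sense when the $k_s$ are unbounded. If $k_s\le k$ for all $s$, it holds with $\kappa=k^2$ by positivity of $m$. For Theorem~\ref{thm:main} the reader may take $K$ bounded, so that (H1) is automatic, $S=\mathbb N$ acting by the iterates $T^n$, and $m$ a Banach limit. Section~\ref{sec:involution} had $S=\{I,T\}$ with the uniform average.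

\subsection*{Averaging over $K$}
We must integrate functions such as $\|x-a\|^2$, which are unbounded if $K$ is. Let $\mathcal B$ be the algebra of real functions on $K$ that are bounded on bounded sets. A \emph{mean on $K$ with bounded support} is a linear functional $\mu$ on $\mathcal B$ with $\mu(1)=1$ and $\mu(h)\ge0$ for $h\ge0$, for which there is a bounded set $A\subseteq K$ such that $\mu(h)=0$ whenever $h$ vanishes on $A$; we say that $\mu$ is supported on $A$. From now on ``mean on $K$'' always has this meaning. For bounded $K$ we have $\mathcal B=\ell^\infty(K)$ and may take $A=K$, so these are the means of Section~\ref{sec:intro}. We write $\mu(h)=\int h\,d\mu=\int h(x)\,d\mu(x)$. This is only notation: no measurability is required, no limit theorem is available, and we shall never interchange the averages $m_s$ and $\int d\mu$. We use two inequalities: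
\begin{equation}\label{eq:meanineq}
|\mu(h)|\le\sup_A|h|,\qquad\mu(h)^2\le\mu(h^2).
\end{equation}
For the first, $\mu(h)=\mu(h1_A)$ because $h-h1_A$ vanishes on $A$, and $-c\le h1_A\le c$ with $c=\sup_A|h|$. The second is $\mu\big((h-\mu(h))^2\big)\ge0$ expanded.

By \eqref{eq:meanineq}, $u\mapsto\int\langle x,u\rangle\,d\mu(x)$ is a bounded linear functional on $H$, so the Riesz representation theorem gives a unique \emph{barycenter} $v(\mu)\in H$ with
\begin{equation}\label{eq:bary}
\int\langle x-v(\mu),u\rangle\,d\mu(x)=0\qquad\text{for all }u\in H .
\end{equation}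
The \emph{variance} of $\mu$ is $V(\mu)=\int\|x-v(\mu)\|^2\,d\mu(x)$. Each $r\in S$ is lipschitzian and so maps bounded sets to bounded sets; hence $x\mapsto h(rx)$ belongs to $\mathcal B$ for $h\in\mathcal B$. We call $\mu$ \emph{invariant} if $\int h(rx)\,d\mu(x)=\int h\,d\mu$ for all $r\in S$ and $h\in\mathcal B$. Part (c) of the next lemma explains why the variance is the quantity to drive to zero.

\begin{lemma}\label{lem:bary}
Let $\mu$ be a mean on $K$, $v=v(\mu)$, $V=V(\mu)$.
\begin{itemize}
\item[(a)] $v\in K$.
\item[(b)] $\int\|x-a\|^2\,d\mu(x)=V+\|v-a\|^2$ for every $a\in H$.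
\item[(c)] If $\mu$ is invariant, then $\|sv-v\|\le(k_s+1)\sqrt V$ for every $s\in S$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $z$ be the point of the closed convex set $K$ nearest to $v$. It satisfies $\langle x-z,v-z\rangle\le0$ for all $x\in K$. Integrating and using \eqref{eq:bary} gives $\|v-z\|^2\le0$, so $v=z\in K$.

(b) Integrate $\|x-a\|^2=\|x-v\|^2+2\langle x-v,v-a\rangle+\|v-a\|^2$ and use \eqref{eq:bary}.

(c) For $x\in K$ we have $\|sv-v\|\le\|sv-sx\|+\|sx-v\|\le k_s\|x-v\|+\|sx-v\|$. Integrate; by invariance $\int\|sx-v\|\,d\mu(x)=\int\|x-v\|\,d\mu(x)$, and this is at most $\sqrt V$ by \eqref{eq:meanineq}.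
\end{proof}

Invariant means are produced by moving an arbitrary mean along $S$ and averaging.

\begin{lemma}\label{lem:average}
Let $\mu$ be a mean on $K$ and let $\gamma:K\to K$ map bounded sets to bounded sets. Then
\[
\nu(h)=m_s\int h\big(s\gamma(x)\big)\,d\mu(x),\qquad h\in\mathcal B,
\]
defines an invariant mean on $K$. In particular, for $x_0\in K$ the \emph{orbit mean} $h\mapsto m_s\,h(sx_0)$ is an invariant mean.
\end{lemma}

\begin{proof}
Let $\mu$ be supported on $A$ and let $A'=S\gamma(A)$, which is bounded by (H1). For $h\in\mathcal B$ and $s\in S$ the function $x\mapsto h(s\gamma(x))$ is in $\mathcal B$, and $\varphi_h(s)=\int h(s\gamma(x))\,d\mu(x)$ satisfies $|\varphi_h(s)|\le\sup_{A'}|h|$ by \eqref{eq:meanineq}. So $\varphi_h\in\ell^\infty(S)$, the number $\nu(h)=m(\varphi_h)$ is defined, and it is $0$ if $h$ vanishes on $A'$. Linearity, positivity and $\nu(1)=1$ are inherited from $m$ and $\mu$. For $r\in S$ and $g(y)=h(ry)$ we have $\varphi_g(s)=\varphi_h(rs)$, because $r(s\gamma(x))=(rs)\gamma(x)$; left invariance of $m$ gives $\nu(g)=\nu(h)$. For the orbit mean take $\mu(h)=h(x_0)$ and $\gamma=I$.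
\end{proof}

\begin{remark}[Means versus measures]\label{rem:measures}
Let $T$ be the mapping \eqref{eq:example} and $S=\mathbb N$. The $i$-th coordinate of $T^{i+1}x=U^iTx$ vanishes, and $\|Tx\|=1$. Hence every invariant mean $\mu$ has $\langle v(\mu),e_i\rangle=\int\langle T^{i+1}x,e_i\rangle\,d\mu(x)=0$ for all $i$, so $v(\mu)=0$, and $V(\mu)=\int\|Tx\|^2\,d\mu(x)=1$. At $k=\pi/2$ the variance cannot be reduced at all. The same computation shows that $T$ has no invariant Borel probability measure: such a measure would have $\int\langle x,e_i\rangle^2\,d\mu=0$ for each $i$, hence $\int\|x\|^2\,d\mu=0$ by monotone convergence, against $\int\|x\|^2\,d\mu=\int\|Tx\|^2\,d\mu=1$. Invariant means, in contrast, always exist by Lemma~\ref{lem:average}, and this is why we work with them.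
\end{remark}

\section{Reducing the variance}\label{sec:variance}

We keep the setting of Section~\ref{sec:means} and put $q=2\sqrt\kappa/\pi$. The following is the general form of \eqref{eq:invol}.

\begin{proposition}\label{prop:reduce}
Let $\mu$ be an invariant mean on $K$, $v=v(\mu)$, $V=V(\mu)$. There is an invariant mean $\mu'$ on $K$ with
\[
V(\mu')+\|v(\mu')-v\|^2\le q^2V .
\]
\end{proposition}

\begin{proof}
\emph{The candidates.} For $t\in[0,1]$ let $\gamma_t(x)=v+t(x-v)$. Since $v\in K$ and $K$ is convex, $\gamma_t$ maps $K$ into $K$, and it maps bounded sets to bounded sets. Contracting $\mu$ toward its barycenter by $\gamma_t$ multiplies the variance by $t^2$ but destroys invariance. Lemma~\ref{lem:average} restores it, giving invariant means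
\[
\nu_t(h)=m_s\int h\big(s\gamma_t(x)\big)\,d\mu(x),
\]
but the mappings $s$ may spread the mass out again. By Lemma~\ref{lem:bary}(b) it suffices to find $t$ with $\int\|y-v\|^2\,d\nu_t(y)\le q^2V$. To apply Lemma~\ref{lem:path} we realize this second moment as the squared length of a vector moving in a fixed space.

\emph{The path.} Let $E$ be the space of functions $f:S\times K\to H$ that are bounded on $S\times A'$ for every bounded $A'\subseteq K$, and let
\[
[f,g]=m_s\int\langle f(s,x),g(s,x)\rangle\,d\mu(x).
\]
For each $s$ the integrand is in $\mathcal B$, and the integral is bounded in $s$ by \eqref{eq:meanineq}; so $[\cdot,\cdot]$ is defined, and it is bilinear, symmetric and positive semidefinite. Put $F_t(s,x)=s\gamma_t(x)-v$. By (H1), $F_t\in E$, and taking $h(y)=\|y-v\|^2$ in the definition of $\nu_t$ gives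
\[
|F_t|^2=\int\|y-v\|^2\,d\nu_t(y).
\]

\emph{Speed.} We have $|F_t-F_\tau|^2=m(\varphi)$ for the bounded function $\varphi(s)=\int\|s\gamma_t(x)-s\gamma_\tau(x)\|^2\,d\mu(x)$. Since $\gamma_t(x)-\gamma_\tau(x)=(t-\tau)(x-v)$, we get $\varphi(s)\le k_s^2(t-\tau)^2V$, and (H2) gives $|F_t-F_\tau|\le\sqrt{\kappa V}\,|t-\tau|$.

\emph{Orthogonal endpoints.} Here $F_0(s,x)=sv-v$ does not depend on $x$, and $F_1(s,x)=sx-v$. Fix $s$ and put $u=sv-v$. Invariance of $\mu$, applied to $h(y)=\langle u,y-v\rangle$, and \eqref{eq:bary} give
\[
\int\langle u,sx-v\rangle\,d\mu(x)=\int\langle u,x-v\rangle\,d\mu(x)=0 .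
\]
Averaging over $s$ yields $[F_0,F_1]=0$.

Lemma~\ref{lem:path} with $L=\sqrt{\kappa V}$ now gives $t$ with $|F_t|\le q\sqrt V$, and $\mu'=\nu_t$ has the required property.
\end{proof}

\begin{remark}[The chord]\label{rem:chord}
The family $\nu_t$ joins the orbit mean $\nu_0$ of the barycenter to $\nu_1=\mu$; in particular $|F_1|^2=V$. Pythagoras' theorem gives $|F_0|^2+V=|F_1-F_0|^2\le\kappa V$, so $\mu'=\nu_0$ already satisfies $V(\mu')+\|v(\mu')-v\|^2\le(\kappa-1)V$. This is a reduction when $\kappa<2$, that is, in the uniform case $\kappa=k^2$, in the range $k<\sqrt2$ of Lifschitz's theorem. The range $\sqrt2\le k<\pi/2$ is gained by admitting the intermediate means $\nu_t$.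
\end{remark}

\begin{proposition}\label{prop:fixed}
Suppose $q<1$ and let $\mu_0$ be an invariant mean on $K$. Then there is $p\in K$ with $sp=p$ for all $s\in S$ and
\[
\|p-v(\mu_0)\|\le\frac q{1-q}\sqrt{V(\mu_0)} .
\]
\end{proposition}

\begin{proof}
Proposition~\ref{prop:reduce} gives inductively invariant means $\mu_j$ such that $v_j=v(\mu_j)\in K$ and $V_j=V(\mu_j)$ satisfy $V_{j+1}+\|v_{j+1}-v_j\|^2\le q^2V_j$. Hence $V_j\le q^{2j}V_0$ and $\|v_{j+1}-v_j\|\le q\sqrt{V_j}\le q^{j+1}\sqrt{V_0}$. The sequence $(v_j)$ is Cauchy, its limit $p$ lies in the closed set $K$, and $\|p-v_0\|\le\sum_{j\ge0}q^{j+1}\sqrt{V_0}=\frac q{1-q}\sqrt{V_0}$. For $s\in S$, Lemma~\ref{lem:bary}(c) gives $\|sv_j-v_j\|\le(k_s+1)\sqrt{V_j}\to0$, and $sv_j\to sp$ by continuity. Thus $sp=p$.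
\end{proof}

\section{Proofs of the fixed point theorems}\label{sec:proofs}

In each case we specify $S$, $m$ and $\kappa$, check (H1) and (H2), and apply Proposition~\ref{prop:fixed} to an orbit mean.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $S=(\mathbb N,+)$ act by the iterates $T^n$ and let $m$ be a Banach limit. Condition (H1) holds because $K$ is bounded, and (H2) holds with $\kappa=k^2$, so $q=2k/\pi<1$. Proposition~\ref{prop:fixed}, applied to the orbit mean of any point of $K$, gives $p\in K$ with $Tp=p$. This also completes the proof of Theorem~\ref{thm:sharp}.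
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:avg}]
Again $S=\mathbb N$ acts by the iterates, and (H1) holds because $K$ is bounded. An arbitrary Banach limit need not see the lower limit $\kappa$, so we build one adapted to it. Since $\kappa<\infty$, the sum $\sum_{n\le N}k_n^2$ is finite for infinitely many $N$, and so every $k_n$ is finite. Choose $N_1<N_2<\cdots$ such that $\kappa_i=\frac1{N_i}\sum_{n\le N_i}k_n^2\to\kappa$, let $\Lambda$ be a Banach limit in the index $i$, and define
\[
m(a)=\Lambda_i\Big(\frac1{N_i}\sum_{n=1}^{N_i}a_n\Big),\qquad a\in\ell^\infty(\mathbb N).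
\]
This is a mean. Replacing $a_n$ by $a_{n+1}$ changes the $i$-th average by $(a_{N_i+1}-a_1)/N_i$, which tends to $0$, so $m$ is a Banach limit. If $a$ is bounded and $a_n\le ck_n^2$ for all $n$, then the $i$-th average is at most $c\kappa_i$, and $m(a)\le c\Lambda_i(\kappa_i)=c\kappa$. So (H2) holds, with $q=2\sqrt\kappa/\pi<1$.

Let $\mu_0$ be the orbit mean of $x_0$, $v_0=v(\mu_0)$, $V_0=V(\mu_0)$ and $R=\sup_{n\ge1}\|T^nx_0-x_0\|$. By Lemma~\ref{lem:bary}(b),
\[
V_0+\|v_0-x_0\|^2=m_n\,\|T^nx_0-x_0\|^2\le R^2 .
\]
The fixed point $p$ of Proposition~\ref{prop:fixed} satisfies, by the Cauchy--Schwarz inequality in $\mathbb R^2$,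
\[
\|p-x_0\|\le\frac q{1-q}\sqrt{V_0}+\|v_0-x_0\|\le\sqrt{1+\frac{q^2}{(1-q)^2}}\;R .
\]
Finally, the mapping \eqref{eq:example} has $k_n\le\pi/2$ for all $n$, hence $\kappa\le\pi^2/4$, and it has no fixed point.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:semi}]
Let $m$ be a left invariant mean on $S$. Condition (H2) holds with $\kappa=k^2$, so $q=2k/\pi<1$. For (H1), let $A\subseteq K$ be bounded. For $z\in A$ and $s\in S$,
\[
\|sz\|\le\|sz-sx_0\|+\|sx_0\|\le k\sup_{z'\in A}\|z'-x_0\|+\sup_{s'\in S}\|s'x_0\|<\infty .
\]
Proposition~\ref{prop:fixed}, applied to the orbit mean of $x_0$, gives a common fixed point. For $k=\pi/2$ the statement fails: let $(\mathbb N,+)$ act on the unit ball of $\ell^2$ by the iterates of the mapping \eqref{eq:example}.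
\end{proof}

\section{The role of the hypotheses}\label{sec:hyp}

The examples in Sections~\ref{sec:intro} and~\ref{sec:example} show that the iterates must be controlled and that the bound $\pi/2$ is needed; both enter through the speed of the path $F_t$. The other hypotheses cannot be dropped even for nonexpansive mappings.

\emph{Convexity and closedness} place the barycenters, the segments $t\mapsto\gamma_t(x)$ and the limit $p$ in $K$. The mapping $x\mapsto-x$ on $\{-1,1\}$ and the mapping $x\mapsto x/2$ on $(0,1]$ have no fixed point.

\emph{Boundedness} is used only through (H1), which makes the averages over $S$ meaningful. A nontrivial translation of $H$ has no fixed point. In Theorem~\ref{thm:semi} the existence of a bounded orbit is also necessary, since the orbit of a common fixed point is a single point.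

\emph{The inner product} gives the variance identity of Lemma~\ref{lem:bary}(b), the orthogonality of $F_0$ and $F_1$, and Lemma~\ref{lem:path}. On the closed unit ball of the Banach space $c_0$ the isometry $(x_1,x_2,\dots)\mapsto(1,x_1,x_2,\dots)$ has no fixed point, because all coordinates of one would equal $1$.

\emph{Left amenability} makes the means of Lemma~\ref{lem:average} invariant. The semigroup $S=\{a,b\}$ with $rs=r$ acts on $[0,1]$ by the constant mappings $ax=0$ and $bx=1$, which have no common fixed point; it is not left amenable, since invariance would require $m(\varphi)=\varphi(a)=\varphi(b)$ for every $\varphi$.
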